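
\newtheorem{theorem}{Theorem}
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{proposition}[theorem]{Proposition}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}

\title{Convex mappings of the unit ball whose images contain no ball of radius $\pi/4$}


\begin{abstract}
The image of every normalized convex function on the unit disc contains a disc of radius $\pi/4$. We show that the analogous statement for the Euclidean ball of $\mathbb C^n$ is false for every $n\ge 2$: an explicit normalized convex mapping, obtained by shearing a convex mapping onto a domain of strip type, has an image that contains no ball of radius $0.7304<\pi/4$. We compute the inradius of the image for the whole family of convex shears and determine the shear at which $\pi/4$ is lost. In the positive direction, images that are symmetric about a point contain a ball of radius $\pi/4$, every image has width at least $\pi/2$ in every direction, and every image contains a ball of radius at least $\frac12+\varepsilon_0$, where $\varepsilon_0>0$ does not depend on the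 dimension.
\end{abstract}

\section{The question and the results}

\subsection{The question}

Let $\langle z,w\rangle=\sum z_j\overline{w_j}$ on $\mathbb C^n$, let $|z|=\langle z,z\rangle^{1/2}$, and let $B=\{|z|<1\}$ be the Euclidean unit ball. A \emph{normalized convex mapping} is a holomorphic map $f:B\to\mathbb C^n$ that is biholomorphic onto its image, satisfies $f(0)=0$ and $Df(0)=I$, and has a convex image $f(B)$. We write $B(q,R)$ for the open ball with center $q$ and radius $R$, and
\[
R(f)=\sup\{R:\ B(q,R)\subset f(B)\text{ for some }q\in\mathbb C^n\},\qquad \beta_n=\inf_f R(f),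
\]
where the infimum is over all normalized convex mappings of $B\subset\mathbb C^n$.

For $n=1$, Szeg\H{o}'s covering theorem says that $f(B)$ always contains a disc of radius $\pi/4$, and this is sharp. On the unit polydisc $P\subset\mathbb C^n$, the image of every convex mapping with $Df(0)=I$ contains a polydisc of radius $\pi/4$, and this is also sharp. Open Problem 9.3.2 of \cite{book} asks for the same on the ball: \emph{if $f$ is a normalized convex mapping of $B\subset\mathbb C^n$, $n\ge2$, must $f(B)$ contain a Euclidean ball of radius $\pi/4$, with arbitrary center?}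

\subsection{Half-spaces, strips, and why one would guess $\pi/4$}

Two consequences of the Schwarz lemma produce the relevant constants. Let $\mathbb D$ be the unit disc.

\begin{lemma}\label{lem:schwarz}
Let $\varphi:\mathbb D\to\mathbb C$ be holomorphic.
\begin{enumerate}
\item[(i)] If $\mathrm{Re}\,\varphi>0$, then $|\varphi'(0)|\le 2\,\mathrm{Re}\,\varphi(0)$.
\item[(ii)] If $0<\mathrm{Re}\,\varphi<1$ and $x=\mathrm{Re}\,\varphi(0)$, then $|\varphi'(0)|\le\frac2\pi\sin\pi x$.
\end{enumerate}
\end{lemma}

\begin{proof}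
(i) The function $(\varphi-\varphi(0))/(\varphi+\overline{\varphi(0)})$ maps $\mathbb D$ into $\mathbb D$, vanishes at $0$, and has derivative $\varphi'(0)/(2\,\mathrm{Re}\,\varphi(0))$ there.

(ii) The function $k=e^{i\pi\varphi}$ has argument $\pi\,\mathrm{Re}\,\varphi\in(0,\pi)$, so $\mathrm{Re}(-ik)=\mathrm{Im}\,k>0$. By (i), applied to $-ik$, $\pi|\varphi'(0)||k(0)|=|k'(0)|\le2\,\mathrm{Im}\,k(0)=2|k(0)|\sin\pi x$.
\end{proof}

Suppose that $f(B)$ lies in the half-space $\mathrm{Re}\langle w,u\rangle<h$, where $|u|=1$. Then $\varphi(\zeta)=h-\langle f(\zeta u),u\rangle$ has positive real part, $\varphi(0)=h$ and $\varphi'(0)=-\langle u,u\rangle=-1$, so $h\ge\frac12$ by (i). A convex open set is the intersection of its supporting open half-spaces, so $f(B)\supset B(0,\frac12)$ always. With center $0$ one cannot do better. The map $f(z)=z/(1-z_1)$ has image $\{|w'|^2<1+2\,\mathrm{Re}\,w_1\}$, where $w'=(w_2,\dots,w_n)$; this domain is convex and has the boundary point $(-\frac12,0)$. But it also contains arbitrarily large balls. The question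 is about balls with free center, and a large ball is stopped only if $f(B)$ is bounded in several directions that balance each other.

The simplest such domain lies between two parallel hyperplanes. Part (ii) shows that their distance is at least $\pi/2$, which suggests the radius $\pi/4$ (compare Theorem~\ref{thm:positive}(a) below). In one variable the strip map $\operatorname{artanh} z=\frac12\log\frac{1+z}{1-z}$ (principal branch), with image $\{|\mathrm{Im}\,w|<\pi/4\}$, is the extremal example, and the map $f_0$ defined below extends it to the ball with $R(f_0)=\pi/4$. So $\pi/4$ is the natural guess. It is wrong for $n\ge2$: several supporting hyperplanes, no two of them parallel, can together stop a ball of radius less than $\pi/4$, although the width of $f(B)$ is at least $\pi/2$ in every direction.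

\subsection{Results}

Write $z=(z_1,z')$ with $z'\in\mathbb C^{n-1}$, and $z'\cdot z'=\sum_{j\ge2}z_j^2$ (without conjugation). For $c\ge0$ and $n\ge2$ put
\begin{gather*}
f_c(z)=\Big(\operatorname{artanh}z_1+\frac{c\,z'\cdot z'}{1-z_1^2},\ \frac{z'}{\sqrt{1-z_1^2}}\Big),\qquad \Omega_c=f_c(B),\\
m_c(t)=\big(\max\{\tfrac12\arccos t-ct,\,0\}\big)^2+t\qquad(0\le t\le1),
\end{gather*}
with the principal branch of the square root; note that $\mathrm{Re}(1-z_1^2)>0$ on $B$.

\begin{theorem}\label{thm:answer}
For every $n\ge2$, $f_{1/2}$ is a normalized convex mapping and $f_{1/2}(B)$ contains no ball of radius $0.7304$. In particular it contains no ball of radius $\pi/4\approx0.7853$.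
\end{theorem}

For $n=2$ the mapping is $\big(\operatorname{artanh}z_1+\frac{z_2^2}{2(1-z_1^2)},\ \frac{z_2}{\sqrt{1-z_1^2}}\big)$.

\begin{theorem}\label{thm:family}
Let $n\ge2$ and $c\ge0$.
\begin{enumerate}
\item[(a)] $f_c$ is a normalized convex mapping if and only if $c\le\frac12$.
\item[(b)] If $c\le\frac12$, then $R(f_c)=\operatorname{dist}(0,\partial\Omega_c)=\big(\min_{0\le t\le1}m_c(t)\big)^{1/2}$.
\item[(c)] If $c\le\frac12$, then $f_c(B)$ contains a ball of radius $\pi/4$ if and only if $c\le\frac2\pi-\frac12\approx0.137$.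
\end{enumerate}
\end{theorem}

The \emph{width} of $f(B)$ in the direction of a unit vector $u$ is $\sup\mathrm{Re}\langle w,u\rangle-\inf\mathrm{Re}\langle w,u\rangle$ over $w\in f(B)$; it may be infinite. The image is \emph{symmetric about} $q$ if it is invariant under $w\mapsto2q-w$.

\begin{theorem}\label{thm:positive}
Let $f$ be a normalized convex mapping of $B\subset\mathbb C^n$, $n\ge1$.
\begin{enumerate}
\item[(a)] In every real direction the width of $f(B)$ is at least $\pi/2$. If $f(B)$ is symmetric about a point $q$, then $f(B)\supset B(q,\pi/4)$. Both constants are sharp.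
\item[(b)] $R(f)\ge\kappa_n:=\dfrac{\pi}{2(2n+1)\sin(\pi/(2n+1))}>\dfrac12$.
\item[(c)] There is an absolute constant $\varepsilon_0>0$, independent of $n$ and $f$, with $R(f)\ge\frac12+\varepsilon_0$.
\end{enumerate}
\end{theorem}

Since $\kappa_n\to\frac12$ as $n\to\infty$, part (c) is not a consequence of (b). Together the theorems give
\[
\max\big(\kappa_n,\tfrac12+\varepsilon_0\big)\le\beta_n<0.7304\qquad(n\ge2).
\]
The exact value of $\beta_n$ is not determined here.

Section~\ref{sec:family} proves Theorems~\ref{thm:answer} and \ref{thm:family}. Sections~\ref{sec:strips} and \ref{sec:balanced} prove parts (a) and (b) of Theorem~\ref{thm:positive}. Section~\ref{sec:second} prepares part (c), which is proved in Section~\ref{sec:uniform}.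

\section{Shearing a strip-type domain}\label{sec:family}

\subsection{The idea, to first order}

The image of $f_0$ will turn out to be
\[
\Omega_0=\{|w'|<1,\ |\mathrm{Im}\,w_1|<\tfrac12\arccos|w'|^2\},
\]
a slab of height $\pi/2$ over $w'=0$ that gets thinner as $|w'|$ grows. The map $f_c$ is $f_0$ followed by the shear $(w_1,w')\mapsto(w_1+c\,w'\cdot w',w')$. The section of $\Omega_0$ over a fixed $w'$ is a horizontal strip in the $w_1$-plane. The shear keeps its height and only moves it up or down, by $c\,\mathrm{Im}(w'\cdot w')$.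

This is useful because the ball of radius $\pi/4$ about $0$ touches $\partial\Omega_0$ at the two points $(\pm i\pi/4,0)$, and near them there is little room. Over $w'=(e^{-i\pi/4}\tau,0,\dots,0)$, $\tau$ real, we have $\mathrm{Im}(w'\cdot w')=-\tau^2$. The roof of $\Omega_c$ is therefore at height $\frac12\arccos\tau^2-c\tau^2=\frac\pi4-(\frac12+c)\tau^2+O(\tau^6)$. The point of the roof at this height with $\mathrm{Re}\,w_1=0$ has squared distance
\[
\Big(\frac\pi4-\big(\tfrac12+c\big)\tau^2\Big)^2+\tau^2+O(\tau^6)=\frac{\pi^2}{16}+\Big(1-\frac\pi4(1+2c)\Big)\tau^2+O(\tau^4)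
\]
from $0$. For $c=0$ the coefficient of $\tau^2$ is $1-\frac\pi4>0$. It becomes negative as soon as $c>\frac2\pi-\frac12$, and then the roof cuts into the ball (Figure~\ref{fig:slices}).

Three things remain. We must see how large $c$ may be before convexity is lost. Near $w'=0$ the roof of $\Omega_0$ bends down with second derivative $-1$ in every direction, and the shear adds up to $2c$, so $c=\frac12$ should be the limit. We must show that another center is no better than $0$; this follows from symmetries of $\Omega_c$. Finally we need an explicit number.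

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=2.1]
\draw[->] (-1.2,0)--(1.25,0) node[right] {$\tau$};
\draw[->] (0,-1)--(0,1.05) node[above] {$y$};
\draw[thick] plot[domain=-45:45,samples=161] ({sqrt(max(0,cos(2*\x)))},{\x*pi/180-0.5*cos(2*\x)});
\draw[thick] plot[domain=-45:45,samples=161] ({-sqrt(max(0,cos(2*\x)))},{\x*pi/180-0.5*cos(2*\x)});
\draw[dashed] (0,0) circle (0.7854);
\begin{scope}[xshift=3.1cm]
\draw[->] (-1.2,0)--(1.25,0) node[right] {$\tau$};
\draw[->] (0,-1)--(0,1.05) node[above] {$y$};
\draw[thick] plot[domain=-45:45,samples=161] ({sqrt(max(0,cos(2*\x)))},{\x*pi/180+0.5*cos(2*\x)});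
\draw[thick] plot[domain=-45:45,samples=161] ({-sqrt(max(0,cos(2*\x)))},{\x*pi/180+0.5*cos(2*\x)});
\draw[dashed] (0,0) circle (0.7854);
\end{scope}
\end{tikzpicture}
\caption{Slices of $\Omega_{1/2}$ by the real planes of points $w=(iy,e^{-i\pi/4}\tau,0,\dots,0)$ (left) and $w=(iy,e^{i\pi/4}\tau,0,\dots,0)$ (right). The slices are $|y\pm\frac12\tau^2|<\frac12\arccos\tau^2$ with the sign $+$ on the left and $-$ on the right. The dashed circle has radius $\pi/4$ and center $0$: on the left the roof cuts into it, on the right the floor does. Moving the center down gains room below the roof on the left but loses room above the floor on the right.}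
\label{fig:slices}
\end{figure}

\subsection{The image of $f_c$}

\begin{lemma}\label{lem:image}
For every $c\ge0$, $f_c$ is biholomorphic from $B$ onto
\begin{equation}\label{eq:image}
\Omega_c=\{w:\ |w'|<1,\ |\mathrm{Im}\,w_1-c\,\mathrm{Im}(w'\cdot w')|<\tfrac12\arccos|w'|^2\},
\end{equation}
and $f_c(0)=0$, $Df_c(0)=I$.
\end{lemma}

\begin{proof}
The function $\operatorname{artanh}$ maps $\mathbb D$ conformally onto $\{|\mathrm{Im}\,\omega_1|<\pi/4\}$. Let $\omega_1=\operatorname{artanh}z_1$. The number
\[
\frac{1+z_1}{1-z_1}=\frac{1-|z_1|^2+2i\,\mathrm{Im}\,z_1}{|1-z_1|^2}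
\]
has modulus $|1-z_1^2|/|1-z_1|^2$, positive real part, and argument $2\,\mathrm{Im}\,\omega_1$. Dividing its real part by its modulus gives
\[
\cos(2\,\mathrm{Im}\,\omega_1)=\frac{1-|z_1|^2}{|1-z_1^2|}.
\]
Put $\omega'=z'/\sqrt{1-z_1^2}$. Then $|z'|^2<1-|z_1|^2$ is equivalent to $|\omega'|^2<\cos(2\,\mathrm{Im}\,\omega_1)$. For fixed $z_1$ the map $z'\mapsto\omega'$ is an invertible linear map depending holomorphically on $z_1$, so $z\mapsto(\omega_1,\omega')$ is biholomorphic from $B$ onto
\[
\{|\mathrm{Im}\,\omega_1|<\tfrac\pi4,\ |\omega'|^2<\cos(2\,\mathrm{Im}\,\omega_1)\}=\{|\omega'|<1,\ |\mathrm{Im}\,\omega_1|<\tfrac12\arccos|\omega'|^2\}.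
\]
The two descriptions agree because $\arccos$ is decreasing and $\frac12\arccos|\omega'|^2\le\frac\pi4$. Since $f_c$ is this map followed by the automorphism $(\omega_1,\omega')\mapsto(\omega_1+c\,\omega'\cdot\omega',\omega')$ of $\mathbb C^n$, \eqref{eq:image} follows. The Taylor expansion of $f_c$ at $0$ begins with $z$.
\end{proof}

\subsection{Convexity: proof of Theorem~\ref{thm:family}(a)}

By \eqref{eq:image}, $\Omega_c=\{|w'|<1,\ G_-(w')<\mathrm{Im}\,w_1<G_+(w')\}$ with
\[
G_\pm(w')=\pm\psi(|w'|^2)+c\,\mathrm{Im}(w'\cdot w'),\qquad \psi(s)=\tfrac12\arccos s .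
\]
For $0\le s<1$,
\[
\psi'(s)=-\tfrac12(1-s^2)^{-1/2}\le-\tfrac12,\qquad \psi''(s)=-\tfrac12s(1-s^2)^{-3/2}\le0 .
\]
Regard $w'$ as a vector in $\mathbb R^{2n-2}$. The real Hessian of $\psi(|w'|^2)$ is $2\psi'I+4\psi''\,w'\otimes w'\le-I$, where $\psi',\psi''$ are taken at $|w'|^2$; at $w'=0$ it equals $-I$. With $w'=x+iy$ we have $c\,\mathrm{Im}(w'\cdot w')=2c\,x\cdot y$, whose Hessian has eigenvalues $\pm2c$.

If $c\le\frac12$, the Hessians of $G_+$ and $-G_-$ are at most $-I+2cI\le0$. So $G_+$ is concave and $G_-$ is convex on the convex set $\{|w'|<1\}$, and the region $\Omega_c$ between their graphs is convex. With Lemma~\ref{lem:image}, $f_c$ is a normalized convex mapping.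

If $c>\frac12$, the Hessian of $G_+$ at $0$ has the eigenvalue $2c-1>0$. Since $G_+$ is even, there is a small $a\ne0$ with $G_+(a)=G_+(-a)>G_+(0)$. For small $\varepsilon>0$ the points $(i(G_+(a)-\varepsilon),\pm a)$ lie in $\Omega_c$. Their midpoint is $(i(G_+(a)-\varepsilon),0)$, and for small $\varepsilon$ we have $G_+(a)-\varepsilon\ge G_+(0)$, so it is outside $\Omega_c$. Hence $\Omega_c$ is not convex. \qed

\subsection{The inradius: proof of Theorem~\ref{thm:family}(b)}

Let $c\le\frac12$. First we show that the center may be taken to be $0$. By \eqref{eq:image}, $\Omega_c$ is invariant under $(w_1,w')\mapsto(w_1,-w')$, under $w\mapsto\overline w$ (both $\mathrm{Im}\,w_1$ and $\mathrm{Im}(w'\cdot w')$ change sign), and under real translations of $w_1$. By convexity, if $B(p,R)$ and $B(p',R)$ lie in $\Omega_c$, then so does $\frac12B(p,R)+\frac12B(p',R)=B(\frac{p+p'}2,R)$. Suppose $B((q_1,q'),R)\subset\Omega_c$. Averaging with its image under the first symmetry gives $B((q_1,0),R)\subset\Omega_c$; averaging this with its conjugate gives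 $B((\mathrm{Re}\,q_1,0),R)\subset\Omega_c$; a translation gives $B(0,R)\subset\Omega_c$. Hence $R(f_c)=\operatorname{dist}(0,\mathbb C^n\setminus\Omega_c)=\operatorname{dist}(0,\partial\Omega_c)$.

Now let $w\notin\Omega_c$ and $t=|w'|^2$. If $t\ge1$, then $|w|^2\ge1=m_c(1)$. If $t<1$, then the second condition in \eqref{eq:image} fails, so
\[
|\mathrm{Im}\,w_1|\ge\tfrac12\arccos t-c\,|\mathrm{Im}(w'\cdot w')|\ge\tfrac12\arccos t-ct,
\]
and $|w|^2\ge|\mathrm{Im}\,w_1|^2+t\ge m_c(t)$.

Conversely, for $t\in[0,1]$ let $y=\max\{\frac12\arccos t-ct,0\}$ and $w=(iy,e^{-i\pi/4}\sqrt t,0,\dots,0)$. Then $\mathrm{Im}(w'\cdot w')=-t$ and $\mathrm{Im}\,w_1-c\,\mathrm{Im}(w'\cdot w')=y+ct\ge\frac12\arccos t$. So $w\notin\Omega_c$, while $|w|^2=m_c(t)$. Hence $\operatorname{dist}(0,\mathbb C^n\setminus\Omega_c)^2=\min_{[0,1]}m_c$. \qed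

\subsection{Proof of Theorem~\ref{thm:answer}}

By Theorem~\ref{thm:family}(a), $f_{1/2}$ is a normalized convex mapping. By (b), any single value of $m_{1/2}$ bounds $R(f_{1/2})^2$ from above; we take $t=0.3$. Since $\arcsin0.3\ge0.3+0.3^3/6=0.3045$ and $\pi/2<1.5708$, we have $\arccos0.3<1.2663$, so $\frac12\arccos0.3-0.15<0.48315$ and
\[
R(f_{1/2})^2\le m_{1/2}(0.3)<0.48315^2+0.3<0.53344<0.53348<0.7304^2 .
\]
Thus $R(f_{1/2})<0.7304<0.785<\pi/4$. \qed

\subsection{The threshold: proof of Theorem~\ref{thm:family}(c)}

Let $a=\pi/4$ and $c_0=\frac2\pi-\frac12$, so that $2a(\frac12+c_0)=1$, that is, $2ac_0=1-a$. Put $y_c(t)=\frac12\arccos t-ct$.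

\emph{The case $c>c_0$.} Near $t=0$ we have $m_c=y_c^2+t$, with $m_c(0)=a^2$ and one-sided derivative $m_c'(0)=1-a(1+2c)<1-a(1+2c_0)=0$. So $\min m_c<a^2$, and $R(f_c)<\pi/4$ by (b).

\emph{The case $c\le c_0$.} We claim that
\[
y_{c_0}(t)^2+t\ge a^2\qquad(0\le t\le1).
\]
Put $t=\sin\theta$ with $0\le\theta\le\frac\pi2$, and $\delta=\frac\theta2+c_0\sin\theta$. Since $\frac12\arccos t=a-\frac\theta2$, we have $y_{c_0}(t)=a-\delta$. Using $2ac_0=1-a$,
\begin{align*}
y_{c_0}^2+t-a^2&=\delta^2-a\theta-(1-a)\sin\theta+\sin\theta=\delta^2-a(\theta-\sin\theta)\\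
&\ge\frac{\theta^2}4-\frac\pi4\cdot\frac{\theta^3}6=\frac{\theta^2}{4}\Big(1-\frac{\pi\theta}{6}\Big)\ge0,
\end{align*}
because $\delta\ge\frac\theta2$, $\theta-\sin\theta\le\theta^3/6$, and $\theta\le\frac\pi2<\frac6\pi$.

It remains to account for the maximum with $0$ in the definition of $m_c$. The function $y_{c_0}$ is strictly decreasing with $y_{c_0}(0)>0>y_{c_0}(1)$, so it has a unique zero $t_*\in(0,1)$. If $t\le t_*$, then $y_c(t)\ge y_{c_0}(t)\ge0$, so $m_c(t)\ge y_{c_0}(t)^2+t\ge a^2$. If $t>t_*$, then $m_c(t)\ge t>t_*=y_{c_0}(t_*)^2+t_*\ge a^2$. Hence $\min m_c\ge a^2$, and $B(0,\pi/4)\subset\Omega_c$ by (b). \qed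

\section{Widths and symmetric images: proof of Theorem~\ref{thm:positive}(a)}\label{sec:strips}

Let $|u|=1$ and suppose that $f(B)$ has finite width $\omega$ in the direction $u$. Since $f(B)$ is open, $\alpha<\mathrm{Re}\langle f,u\rangle<\alpha+\omega$ for some $\alpha$. The function $\varphi(\zeta)=(\langle f(\zeta u),u\rangle-\alpha)/\omega$ has $0<\mathrm{Re}\,\varphi<1$, and the normalization $Df(0)=I$ gives $\varphi'(0)=1/\omega$. By Lemma~\ref{lem:schwarz}(ii), $1/\omega\le2/\pi$, so $\omega\ge\pi/2$.

Now let $f(B)$ be symmetric about $q$. Then $q\in f(B)$, as a midpoint of two points of the convex set $f(B)$. Let $R'=\operatorname{dist}(q,\partial f(B))$, so that $B(q,R')\subset f(B)$; we may assume $R'<\infty$. Let $b$ be a nearest boundary point and $u=(b-q)/R'$. A supporting hyperplane of $f(B)$ at $b$ also supports $B(q,R')$, so it is $\{\mathrm{Re}\langle w-q,u\rangle=R'\}$. Hence $\mathrm{Re}\langle w-q,u\rangle<R'$ on $f(B)$ and, by symmetry, $|\mathrm{Re}\langle w-q,u\rangle|<R'$. So the width in the direction $u$ is at most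 $2R'$, and $2R'\ge\pi/2$ by the first part. Therefore $B(q,\pi/4)\subset B(q,R')\subset f(B)$.

For sharpness when $n\ge2$ take $f_0$, which is a normalized convex mapping by Theorem~\ref{thm:family}(a). By \eqref{eq:image} its image is symmetric about $0$ and has width exactly $\pi/2$ in the direction of $\mathrm{Im}\,w_1$, so it contains no ball of radius larger than $\pi/4$. For $n=1$ take $\operatorname{artanh}$. \qed

By Theorem~\ref{thm:answer}, the symmetry assumption cannot be dropped when $n\ge2$. The domain $\Omega_{1/2}$ has enough symmetry to place the center of a largest ball at $0$, but it is not symmetric about $0$.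

\section{Balanced normals: proof of Theorem~\ref{thm:positive}(b)}\label{sec:balanced}

In a general convex domain a largest ball is held in place by several supporting hyperplanes instead of two parallel ones. The next lemma records what ``held in place'' means: the contact normals balance. For a compact convex set $K\subset\mathbb C^n$ let $h_K(u)=\max_{w\in K}\mathrm{Re}\langle w,u\rangle$ be its support function. We use that $\overline{B(q,r)}\subset K$ if and only if $h_K(u)-\mathrm{Re}\langle q,u\rangle\ge r$ for all unit $u$.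

\begin{lemma}\label{lem:balanced}
Let $K\subset\mathbb C^n$ be compact and convex with nonempty interior, and let $\overline{B(q,r)}$ be a ball of maximal radius in $K$. Then there are $2\le N\le2n+1$, unit vectors $u_1,\dots,u_N$ and numbers $\lambda_j>0$ with
\[
\sum_j\lambda_j=1,\qquad \sum_j\lambda_ju_j=0,\qquad h_K(u_j)=r+\mathrm{Re}\langle q,u_j\rangle\quad(1\le j\le N).
\]
\end{lemma}

\begin{proof}
On the unit sphere let $s(u)=h_K(u)-\mathrm{Re}\langle q,u\rangle-r\ge0$, a continuous function, and let $A=\{s=0\}$, a compact set. We claim that $0\in\operatorname{conv}A$; otherwise the ball could be moved away from the contact points and enlarged. Suppose $0\notin\operatorname{conv}A$. Then separation gives a unit vector $e$ and $\eta\in(0,1)$ with $\mathrm{Re}\langle u,e\rangle\le-2\eta$ on $A$ (any $e,\eta$ if $A=\emptyset$). Let $W=\{\mathrm{Re}\langle u,e\rangle<-\eta\}$, an open subset of the sphere containing $A$. By compactness $s\ge m$ off $W$ for some $m>0$. For $\varepsilon>0$,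
\[
h_K(u)-\mathrm{Re}\langle q+\varepsilon e,u\rangle=r+s(u)-\varepsilon\,\mathrm{Re}\langle e,u\rangle\ \ge\
\begin{cases} r+\varepsilon\eta & \text{on }W,\\ r+m-\varepsilon&\text{off }W.\end{cases}
\]
For small $\varepsilon$ both bounds exceed $r$, so $K$ contains a larger ball about $q+\varepsilon e$, a contradiction.

By Carath\'eodory's theorem in $\mathbb R^{2n}$, $0$ is a convex combination with positive coefficients of at most $2n+1$ points of $A$. A single unit vector is not $0$, so $N\ge2$.
\end{proof}

\paragraph{Setup.} For the rest of the paper, given a normalized convex $f$ and $0<\rho<1$, put $F(z)=f(\rho z)$ and let $K$ be the convex hull of the compact set $f(\rho\overline B)$. Then $K$ is compact and convex with nonempty interior, and $K\subset f(B)$ by convexity of $f(B)$. (The factor $\rho$ is there only to make $K$ compact.) Take a largest ball $\overline{B(q,r)}\subset K$, which exists by compactness, and $u_j,\lambda_j$ as in Lemma~\ref{lem:balanced}; then $r>0$ and $R(f)\ge r$. Put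
\[
p_j(z)=r-\langle F(z)-q,u_j\rangle,\qquad d_j=\mathrm{Re}\,p_j(0).
\]
Then $\mathrm{Re}\,p_j=h_K(u_j)-\mathrm{Re}\langle F,u_j\rangle\ge0$ on $B$. The linear part of $p_j$ at $0$ is $-\rho\langle z,u_j\rangle$, so $p_j$ is not constant and $\mathrm{Re}\,p_j>0$. The balance condition gives
\begin{equation}\label{eq:sum}
\sum_j\lambda_jp_j\equiv r,\qquad \sum_j\lambda_jd_j=r .
\end{equation}
Note that $d_j=h_K(u_j)>0$ is the distance from $f(0)=0$ to the $j$th contact hyperplane.

\begin{proof}[Proof of Theorem~\ref{thm:positive}(b)]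
Each $\lambda_jp_j/r$ has positive real part, and by \eqref{eq:sum} these $N\ge2$ functions add up to $1$. So each has real part in $(0,1)$: every contact hyperplane gives a strip, even if no two of them are parallel. Let $x_j=\lambda_jd_j/r$, so $\sum x_j=1$. Lemma~\ref{lem:schwarz}(ii), applied to $\zeta\mapsto\lambda_jp_j(\zeta u_j)/r$, gives $\lambda_j\rho/r\le\frac2\pi\sin\pi x_j$. Summing, and using that $\sin$ is concave on $[0,\pi]$ and that $N\sin\frac\pi N$ increases with $N$,
\[
\frac\rho r\le\frac2\pi\,N\sin\frac\pi N\le\frac2\pi(2n+1)\sin\frac\pi{2n+1}=\frac1{\kappa_n}.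
\]
So $R(f)\ge r\ge\rho\kappa_n$; let $\rho\to1$. Finally $\kappa_n>\frac12$ because $\sin x<x$ for $x>0$.
\end{proof}

For $N=2$ the estimate gives $r\ge\rho\pi/4$, the constant of the strip. The loss comes from configurations with more contact normals, and the bound tends to $\rho/2$ as $N\to\infty$.

\section{Second-order coefficients of a convex mapping}\label{sec:second}

For the uniform bound we need to know how the quadratic part of $f$ is limited by convexity. Write
\[
f(z)=z+Q(z)+O(|z|^3),\qquad Q(z)=\mathcal B(z,z),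
\]
with $\mathcal B$ symmetric and $\mathbb C$-bilinear. Then $f^{-1}(w)=w-Q(w)+O(|w|^3)$.

\begin{lemma}\label{lem:second}
If $f$ is a normalized convex mapping, then $|Q(v)|\le1$ for unit $v$, and $|\langle Q(v),u\rangle|\le\frac12$ for orthonormal $u,v$.
\end{lemma}

\begin{proof}
Convexity of $f(B)$ allows us to pull midpoints back to $B$. First, $g(z)=f^{-1}(\frac12f(z)+\frac12f(-z))$ is a holomorphic map $B\to B$ with $g(z)=Q(z)+O(|z|^3)$. For unit $v,e$ the function $\zeta\mapsto\langle g(\zeta v),e\rangle$ maps $\mathbb D$ into $\mathbb D$ and has a zero of order at least $2$ at $0$, so its modulus is at most $|\zeta|^2$. Hence $|\langle Q(v),e\rangle|\le1$, and $|Q(v)|\le1$.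

Now let $u,v$ be orthonormal. For $|a|^2+|b|^2<1$ put
\[
g(a,b)=f^{-1}\big(\tfrac12f(au+bv)+\tfrac12f(au-bv)\big)\in B .
\]
The argument of $f^{-1}$ is $au+a^2Q(u)+b^2Q(v)+O(3)$, where $O(3)$ denotes terms of total order at least $3$ in $(a,b)$. Applying $f^{-1}$ subtracts $Q(au)=a^2Q(u)$ to second order, so $g=au+b^2Q(v)+O(3)$. With $\kappa=\langle Q(v),u\rangle$, the function
\[
G(a,b)=\langle g(a,b),u\rangle=a+\kappa b^2+O(3)
\]
satisfies $|G|<1$. We want to isolate $a+\kappa b^2$, which is homogeneous if $a$ has weight $2$ and $b$ has weight $1$. The corresponding circle action preserves the ball $|a|^2+|b|^2<1$, so we average $e^{-2i\theta}G(e^{2i\theta}a,e^{i\theta}b)$ over $\theta\in[0,2\pi]$. This keeps exactly the monomials $a^kb^l$ with $2k+l=2$, namely $a$ and $b^2$. Hence $|a+\kappa b^2|\le1$ for $|a|^2+|b|^2<1$. Take $a=s\in[0,1)$, choose the argument of $b$ so that $\kappa b^2\ge0$, and let $|b|^2\to1-s^2$. We get $s+|\kappa|(1-s^2)\le1$, that is, $|\kappa|(1+s)\le1$. Let $s\to1$.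
\end{proof}

\begin{remark}
The map $f_c$ has $Q(z)=(c\,z'\cdot z',0)$, so $\langle Q(e_2),e_1\rangle=c$ for the standard basis vectors. The bound $\frac12$ is thus attained by $f_{1/2}$, and Lemma~\ref{lem:second} gives a second proof that $f_c$ is not convex for $c>\frac12$. The bound $1$ is attained by $z/(1-z_1)$, for which $Q(z)=z_1z$. Without convexity there is no bound: $(z_1+Cz_2^2,z_2)$ is biholomorphic for every $C$.
\end{remark}

\section{A gain over $\frac12$ that is uniform in the dimension}\label{sec:uniform}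

\subsection{What equality would mean}

The strategy for Theorem~\ref{thm:positive}(c) is as follows. By Lemma~\ref{lem:schwarz}(i) every contact hyperplane is at distance $d_j\ge\rho/2$ from the origin, and $\sum\lambda_jd_j=r$. If $r$ and $\rho/2$ are both close to $\frac12$, then $d_j$ is close to $\frac12$ for most $j$, in the sense of the weights $\lambda_j$. Since the normals balance, two of these hyperplanes have normals $u_1,u_2$ with $\mathrm{Re}\langle u_1,u_2\rangle$ nearly nonpositive. Two normals span at most two complex dimensions, so we can pass to a limit in $\mathbb C^2$ whatever $n$ is. In the limit both distances are exactly $\frac12$, and we must show that this is impossible.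

To see why, suppose that the hyperplane $\mathrm{Re}\langle w,u\rangle=\frac12$ bounds a half-space containing $f(B)$. Then $p(\zeta)=\frac12-\langle f(\zeta u),u\rangle$ has equality in Lemma~\ref{lem:schwarz}(i). So $(p-\frac12)/(p+\frac12)=-\zeta$, and $\langle f(\zeta u),u\rangle=\zeta/(1+\zeta)=\zeta-\zeta^2+\cdots$. Thus $\langle Q(u),u\rangle=-1$, and with $|Q(u)|\le1$ we get
\[
Q(u)=-u .
\]
If this happened for two opposite normals $u$ and $-u$, then $Q(u)=-u$ and $Q(-u)=u$, which is absurd because $Q$ is even. For normals that are not opposite we need slightly more, including the second bound in Lemma~\ref{lem:second}. The next two statements contain it in the form that survives the passage to a limit: they involve only $Q$ and bounded functions $g_j$, and no mapping $f$.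

\begin{lemma}\label{lem:equality}
Let $Q(z)=\mathcal B(z,z)$ be a quadratic map on $\mathbb C^2$ with $|Q(v)|\le1$ for unit $v$, let $u$ be a unit vector, and let $g$ be a holomorphic map from the unit ball of $\mathbb C^2$ to $\overline{\mathbb D}$ with
\begin{equation}\label{eq:glimit}
g(z)=-\langle z,u\rangle-\big(\langle Q(z),u\rangle+\langle z,u\rangle^2\big)+O(|z|^3).
\end{equation}
Then $\langle\mathcal B(u,z),u\rangle=-\langle z,u\rangle$ for all $z\in\mathbb C^2$, and $Q(u)=-u$.
\end{lemma}

\begin{proof}
Let $u,u^\perp$ be orthonormal, $z=au+bu^\perp$, and $g=\sum_{k\ge0}c_k(a)b^k$. The function $c_0(a)=g(au)$ maps $\mathbb D$ into $\overline{\mathbb D}$ with $c_0(0)=0$ and $c_0'(0)=-1$, so $c_0(a)=-a$ by the Schwarz lemma. For $|a|^2+|b|^2<1$ the function $\zeta\mapsto g(au+\zeta bu^\perp)$ is bounded by $1$ on $\mathbb D$. Recall that $h(\zeta)=\sum h_k\zeta^k$ with $|h|\le1$ on $\mathbb D$ satisfies $|h_1|\le1-|h_0|^2$ (the Schwarz--Pick inequality at $0$). So $|c_1(a)b|\le1-|a|^2$. Letting $|b|\to\sqrt{1-|a|^2}$ gives $|c_1(a)|\le\sqrt{1-|a|^2}$,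 which tends to $0$ as $|a|\to1$, and the maximum principle yields $c_1\equiv0$.

Hence the quadratic part of $g$ is a multiple of $b^2$, and its polarization vanishes when one argument is $u$. By \eqref{eq:glimit}, this says $\langle\mathcal B(u,z),u\rangle+\langle u,u\rangle\langle z,u\rangle=0$, the first assertion. For $z=u$ we get $\langle Q(u),u\rangle=-1$. As $|Q(u)|\le1=|u|$, equality holds in the Cauchy--Schwarz inequality and $Q(u)=-u$.
\end{proof}

To see the contradiction in another simple case, let $u_1\perp u_2$ and suppose that Lemma~\ref{lem:equality} applies to both. Then $\mathcal B(u_1,u_2)$ is orthogonal to $u_1$ and $u_2$, hence $0$, and $Q(au_1+bu_2)=-a^2u_1-b^2u_2$. For $v=(u_1-u_2)/\sqrt2$ and $u=(u_1+u_2)/\sqrt2$, which are orthonormal, $Q(v)=-\frac12(u_1+u_2)$ and $\langle Q(v),u\rangle=-\frac1{\sqrt2}$. This violates $|\langle Q(v),u\rangle|\le\frac12$. The general case is the same test, with a phase $\omega$ inserted to keep $v$ and $u$ orthogonal.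

\begin{proposition}\label{prop:contradiction}
There are no quadratic map $Q(z)=\mathcal B(z,z)$ on $\mathbb C^2$ and unit vectors $u_1,u_2\in\mathbb C^2$ with $\mathrm{Re}\langle u_1,u_2\rangle\le0$ such that
\begin{enumerate}
\item[(1)] $|\langle Q(v),u\rangle|\le\frac12$ for orthonormal $u,v$, and
\item[(2)] $Q(u_j)=-u_j$ and $\langle\mathcal B(u_j,z),u_j\rangle=-\langle z,u_j\rangle$ for all $z$ and $j=1,2$.
\end{enumerate}
\end{proposition}

\begin{proof}
Suppose there are. Let $s=\langle u_1,u_2\rangle$. If $s\ne0$ put $\omega=-s/|s|$ and $\tau=-|s|$; if $s=0$ put $\omega=1$ and $\tau=0$. In both cases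
\[
|\omega|=1,\qquad s=\tau\omega,\qquad \tau\le0\le\mathrm{Re}\,\omega .
\]
Let $v=u_1-\omega u_2$ and $u=u_1+\omega u_2$. Since $\langle u_1,\omega u_2\rangle=\overline\omega s=\tau$ is real,
\[
\langle v,u\rangle=\tau-\overline{\tau}=0,\qquad |v|^2=2-2\tau,\qquad |u|^2=2+2\tau .
\]
From (2), $\langle\mathcal B(u_1,u_2),u_1\rangle=-\langle u_2,u_1\rangle=-\overline s$ and $\langle\mathcal B(u_1,u_2),u_2\rangle=-s$, and
\[
Q(v)=Q(u_1)+\omega^2Q(u_2)-2\omega\mathcal B(u_1,u_2)=-u_1-\omega^2u_2-2\omega\mathcal B(u_1,u_2).
\]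
The inner products of the three terms with $u=u_1+\omega u_2$ are
\begin{align*}
\langle-u_1,u\rangle&=-1-\overline\omega s=-1-\tau,\\
\langle-\omega^2u_2,u\rangle&=-\omega^2\overline s-\omega=-\omega\tau-\omega,\\
\langle-2\omega\mathcal B(u_1,u_2),u\rangle&=2\omega\overline s+2s=2\tau+2\omega\tau .
\end{align*}
Adding, $\langle Q(v),u\rangle=-1+\tau-\omega+\omega\tau=-(1+\omega)(1-\tau)$. By homogeneity, (1) gives $|\langle Q(v),u\rangle|\le\frac12|v|^2|u|=(1-\tau)|u|$ (trivially if $u=0$). As $1-\tau>0$, we obtain $|1+\omega|\le|u|$, that is,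
\[
2+2\,\mathrm{Re}\,\omega\le2+2\tau .
\]
Since $\tau\le0\le\mathrm{Re}\,\omega$, this forces $\tau=\mathrm{Re}\,\omega=0$. But $\tau=0$ means $s=0$, and then $\omega=1$, a contradiction.
\end{proof}

\subsection{Selecting two normals}

\begin{lemma}\label{lem:two}
In the setup of Section~\ref{sec:balanced}, $d_j\ge\rho/2$ for all $j$, and $\eta:=r-\rho/2\ge0$. If $\eta<1$, there are (possibly equal) indices $j,k$ with
\[
d_j,\,d_k\le\frac\rho2+\sqrt\eta\qquad\text{and}\qquad\mathrm{Re}\langle u_j,u_k\rangle\le\frac\eta{(1-\sqrt\eta)^2}.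
\]
\end{lemma}

\begin{proof}
Lemma~\ref{lem:schwarz}(i), applied to $\zeta\mapsto p_j(\zeta u_j)$, gives $\rho\le2d_j$. By \eqref{eq:sum}, $\eta=\sum_j\lambda_j(d_j-\rho/2)\ge0$. Let $J=\{j:d_j\le\rho/2+\sqrt\eta\}$. If $\eta>0$, the terms with $j\notin J$ give $\sqrt\eta\sum_{j\notin J}\lambda_j\le\eta$; if $\eta=0$, every $d_j$ equals $\rho/2$ and $J$ contains all indices. So $\sum_{j\notin J}\lambda_j\le\sqrt\eta$ and $\lambda(J):=\sum_{j\in J}\lambda_j\ge1-\sqrt\eta$. By the balance condition,
\[
\sum_{j,k\in J}\lambda_j\lambda_k\,\mathrm{Re}\langle u_j,u_k\rangle=\Big|\sum_{j\in J}\lambda_ju_j\Big|^2=\Big|\sum_{j\notin J}\lambda_ju_j\Big|^2\le\eta .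
\]
The weights $\lambda_j\lambda_k$ on $J\times J$ add up to $\lambda(J)^2\ge(1-\sqrt\eta)^2>0$, so some pair satisfies $\mathrm{Re}\langle u_j,u_k\rangle\le\eta/(1-\sqrt\eta)^2$.
\end{proof}

We also need the functions whose limits will play the role of $g$ in Lemma~\ref{lem:equality}. Let $\tilde p_j=p_j-i\,\mathrm{Im}\,p_j(0)$, so $\tilde p_j(0)=d_j$, and put $g_j=(\tilde p_j-d_j)/(\tilde p_j+d_j)$, a map from $B$ to $\mathbb D$. Since $F(z)=f(\rho z)$, we have $\tilde p_j=d_j+L_j$ with $L_j=-\rho\langle z,u_j\rangle-\rho^2\langle Q(z),u_j\rangle+O(|z|^3)$, and $g_j=L_j/(2d_j+L_j)=\frac{L_j}{2d_j}-\frac{L_j^2}{4d_j^2}+O(|z|^3)$. Hence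
\begin{equation}\label{eq:gj}
g_j(z)=-\frac{\rho\langle z,u_j\rangle}{2d_j}-\frac{\rho^2\langle Q(z),u_j\rangle}{2d_j}-\frac{\rho^2\langle z,u_j\rangle^2}{4d_j^2}+O(|z|^3).
\end{equation}

\subsection{Proof of Theorem~\ref{thm:positive}(c)}

Suppose (c) fails. Since $R(f)\ge\kappa_n>\frac12$ always, there are normalized convex mappings $f^{(m)}$ on the unit balls of $\mathbb C^{n_m}$ with $R(f^{(m)})\to\frac12$. As $R\ge\kappa_1>\frac12$ in dimension one, we may assume $n_m\ge2$. Choose $\rho_m\to1$, $0<\rho_m<1$, and apply the setup of Section~\ref{sec:balanced}. From $\rho_m/2\le r_m\le R(f^{(m)})$ we get $\eta_m=r_m-\rho_m/2\to0$. For large $m$, Lemma~\ref{lem:two} supplies two normals, which we call $u_1^{(m)},u_2^{(m)}$, with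
\[
d_1^{(m)},\,d_2^{(m)}\to\tfrac12,\qquad\limsup_m\mathrm{Re}\langle u_1^{(m)},u_2^{(m)}\rangle\le0 .
\]

The dimensions $n_m$ may be unbounded, so we restrict to a plane. Let $V_m$ be a complex subspace of dimension two containing $u_1^{(m)}$ and $u_2^{(m)}$, identified isometrically with $\mathbb C^2$. Let $\Pi_m$ be the orthogonal projection onto $V_m$. Restrict $g_1^{(m)},g_2^{(m)}$ to the unit ball of $V_m$, and replace the quadratic part $Q^{(m)}$ of $f^{(m)}$ by $\Pi_mQ^{(m)}|_{V_m}$. Both bounds of Lemma~\ref{lem:second} persist, because $|\Pi_mQ^{(m)}(v)|\le|Q^{(m)}(v)|$ and $\langle\Pi_mQ^{(m)}(v),u\rangle=\langle Q^{(m)}(v),u\rangle$ for $u\in V_m$. The last identity also shows that \eqref{eq:gj} persists on $V_m$.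

Now the unit vectors and the quadratic maps are bounded in fixed finite-dimensional spaces, and the functions $g_j^{(m)}$ form normal families on the unit ball of $\mathbb C^2$. Along a subsequence everything converges, including Taylor coefficients. In the limit we obtain unit vectors $u_1,u_2\in\mathbb C^2$ with $\mathrm{Re}\langle u_1,u_2\rangle\le0$; a quadratic map $Q(z)=\mathcal B(z,z)$ on $\mathbb C^2$ satisfying both bounds of Lemma~\ref{lem:second}; and holomorphic functions $g_1,g_2$ from the ball to $\overline{\mathbb D}$. Since $\rho_m\to1$ and $d_j^{(m)}\to\frac12$, the coefficients $\rho/(2d_j)$, $\rho^2/(2d_j)$ and $\rho^2/(4d_j^2)$ in \eqref{eq:gj} all tend to $1$, so $g_j$ satisfies \eqref{eq:glimit} with $u=u_j$. By Lemma~\ref{lem:equality}, condition (2) of Proposition~\ref{prop:contradiction} holds, and condition (1) is the second bound of Lemma~\ref{lem:second}. This contradicts Proposition~\ref{prop:contradiction} and proves (c). \qed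

\begin{thebibliography}{9}
\bibitem{book} A printed mathematics book, Open Problem 9.3.2.
\end{thebibliography}

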